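# Finite generation of a semigroup whose algebra is right noetherian

## 1. Groups, trivial products, commutative monoids: the guess is "yes"

Let $K$ be a field and $S$ a nonempty semigroup. The semigroup algebra $K[S]$ has the elements of $S$ as a $K$-basis, and its product extends the product of $S$ bilinearly. A ring is right noetherian if it satisfies the ascending chain condition (ACC) on right ideals. The ring $K[S]$ may lack an identity; a right ideal is then an additive subgroup closed under right multiplication by ring elements.

If $K[S]$ is right noetherian, must $S$ be finitely generated (f.g.)? And must it be so if $S$ is cancellative, meaning that $ax=ay$ or $xa=ya$ always forces $x=y$?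

The natural first guess is yes. It is not a tautology. The chain condition says that right ideals of $S$ are finite unions of sets $sS^1$, whereas finite generation asks that elements of $S$ be products of finitely many fixed ones. So let us test the guess.

**Test 1 (groups).** Let $G$ be a group with $K[G]$ right noetherian. For a subgroup $H$, let $\omega(H)$ be the kernel of the right module map $K[G]\to K[H\backslash G]$, $g\mapsto Hg$. It is a right ideal, it grows with $H$, and $g-1\in\omega(H)$ iff $Hg=H$ iff $g\in H$. So $H$ can be read off from $\omega(H)$, and $G$ has ACC on subgroups. If $G$ were not f.g., we could choose $g_1,g_2,\dots$ with $\langle g_1,\dots,g_n\rangle$ strictly ascending. So $G$ is f.g.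

**Test 2 (trivial products).** If $xy=0$ for all $x,y$, or $xy=x$ for all $x,y$, or $xy=y$ for all $x,y$, then products produce essentially nothing new, so $S$ is f.g. only if it is finite. When $xy=0$, any subspace of $K[S]$ containing the basis element $0$ is a right ideal. When $xy=x$, every subspace is a right ideal, since $\left(\sum k_xx\right)s=\sum k_xx$. When $xy=y$, we have $\left(\sum k_xx\right)s=\left(\sum k_x\right)s$, so every subspace of $\{\sum k_xx:\sum k_x=0\}$ is a right ideal. In each case an infinite $S$ gives an algebra that is not right noetherian. The guess survives.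

**Test 3 (two commutative monoids that are not f.g.).** In $(\mathbb Q_{\ge0},+)$ a f.g. submonoid has bounded denominators, so this monoid is not f.g. The ideals $\frac1n+\mathbb Q_{\ge0}$ ascend strictly with $n$, and their $K$-spans are ideals of the algebra, so the algebra is not noetherian. In $\{(0,0)\}\cup\{(a,b)\in\mathbb N^2:a\ge1\}$ no element $(1,b)$ is a sum of two nonzero elements, so the monoid is not f.g. Here the ideals generated by $(1,0),\dots,(1,b)$ ascend strictly, since $(1,b+1)-(1,i)=(0,b+1-i)$ is not in the monoid for $i\le b$. The guess survives again.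

Two facts are known. If $K[S]$ is right *and* left noetherian, then $S$ is f.g. If $S$ is a subsemigroup of a polycyclic-by-finite group and $K[S]$ is right noetherian, then $S$ is f.g. We shall use neither. The first does not cover the one-sided question, as the next example shows.

**Example 1 (right noetherian, not left noetherian).** Let $S=\{x^i\}\cup\{yx^i\}\cup\{0\}$ $(i\ge0)$ be the quotient of the free monoid on $x,y$ in which all words containing $xy$ or $yy$ become $0$. As a right $K[x]$-module $K[S]$ is generated by $1,y,0$, so it is right noetherian. But $x\cdot yx^i=0=y\cdot yx^i$, so every subspace of the span of $0$ and all $yx^i$ that contains the basis element $0$ is a left ideal. So $K[S]$ is not left noetherian. The monoid is generated by $x,y,0$, in agreement with the guess.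

We shall prove that the guess is right. To state the result we need one notion.

**Definition (right congruence).** A right congruence on $S$ is an equivalence relation $\rho$ such that $s\,\rho\,t$ implies $sr\,\rho\,tr$ for all $r\in S$. It is a congruence if also $rs\,\rho\,rt$.

For example, if $H$ is a subgroup of a group $G$, then "$st^{-1}\in H$" is a right congruence with classes $Hg$. It is a congruence only if $H$ is normal.

Write $S^1=S$ if $S$ has an identity, and $S^1=S\cup\{1\}$ with a new identity otherwise. A cancellative monoid $T$ has a group of right quotients if it embeds in a group $G=\{st^{-1}:s,t\in T\}$.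

**Theorem A.** Let $S$ be a cancellative semigroup satisfying ACC on right congruences (in particular, one with $K[S]$ right noetherian for some field $K$). Then $S$ is finitely generated. Moreover, if $T=S^1$ has unit group $U$, then $T$ has a group of right quotients; $U\cap tUt^{-1}$ has finite index in both $U$ and $tUt^{-1}$ for all $t\in T$; $U$ is finitely generated; $T$ is generated by $U$ and finitely many elements; and $T$ has ACC on principal left ideals.

**Theorem B.** If $K$ is a field, $S$ a semigroup and $K[S]$ is right noetherian, then $S$ is finitely generated.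

**Theorem C.** If $C\ne0$ is any ring with $1$ and $C[S]$ is right (or left) noetherian, then $S$ is finitely generated.

Three textbook facts will be used. A ring $R\neq 0$ is prime if $xRy=0$ implies $x=0$ or $y=0$; an ideal $P$ is prime if $R/P$ is a prime ring; an element is regular if it is neither a left nor a right zero divisor.

**Fact 1 (Ore).** A cancellative monoid in which any two nonempty right ideals intersect has a group of right quotients.

**Fact 2 (Goldie).** A prime right noetherian ring $A$ has a simple artinian classical right quotient ring: $A\subseteq Q=M_n(D)$ with $D$ a division ring, regular elements of $A$ are invertible in $Q$, and $Q=\{ac^{-1}:a,c\in A,\ c\text{ regular}\}$.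

**Fact 3.** In a nonzero unital right noetherian ring some finite product of prime ideals is $0$.

## 2. Adjoining an identity, and what the chain condition says inside $S$

**Lemma 1.** Suppose $S$ has no identity.
(a) $S$ is f.g. iff $S^1$ is f.g.
(b) If $K[S]$ has ACC on right ideals that are $K$-subspaces, then $K[S^1]$ is right noetherian.
(c) If $S$ has ACC on right congruences, so does $S^1$.
(d) If $S$ is cancellative, so is $S^1$.

The purpose is to work with monoids from now on.

*Proof.* (a) If a finite $F$ generates the monoid $S^1$, then $F\setminus\{1\}\subseteq S$ generates $S$, because no product of elements of $S$ is $1$. The converse is clear.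

(b) Let $(L_n)$ be an ascending chain of right ideals of $K[S^1]$; they are subspaces, since $K[S^1]$ has an identity. The $L_n\cap K[S]$ are right ideals of $K[S]$ and subspaces, so they equal a fixed $M$ for large $n$. Then $L_n/M$ embeds in $K[S^1]/K[S]$, which has dimension $1$, so the chain stabilizes.

(c) Let $(\rho_n)$ be an ascending chain of right congruences on $S^1$. Their restrictions to $S$ are constant for $n\ge n_0$. If no $\rho_n$ with $n\ge n_0$ relates $1$ to an element of $S$, the chain is constant from $n_0$ on. Otherwise $1\,\rho_{n_1}\,s$ with $n_1\ge n_0$, $s\in S$. Let $n\ge n_1$ and $1\,\rho_n\,s'$ with $s'\in S$. Then $s\,\rho_n\,s'$, hence $s\,\rho_{n_1}\,s'$, hence $1\,\rho_{n_1}\,s'$. So $\rho_n=\rho_{n_1}$.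

(d) The only instances of cancellation in $S^1$ that do not already hold in $S$ or trivially are those where $a=ac$ or $a=ca$ with $a,c\in S$; we show that these equations never hold. If $a=ac$, then $ax=acx$ gives $x=cx$ for all $x\in S$; then $yx=ycx$ gives $y=yc$ for all $y\in S$. So $c$ is an identity of $S$, a contradiction. If $a=ca$, then $xa=xca$ gives $x=xc$ for all $x$, and then $xy=xcy$ gives $y=cy$ for all $y$, the same contradiction. $\square$

From here to the end of Section 10 all semigroups are monoids, and $\langle F\rangle$ is the submonoid generated by $F$. For a monoid, being f.g. as a monoid and as a semigroup is the same (add $1$ to the generators).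

**Lemma 2.** (a) For any semigroup $S$, if $K[S]$ is right noetherian, then $S$ has ACC on right congruences, and on congruences.
(b) If a monoid $S$ has ACC on right congruences, then it has ACC on right ideals, and every right ideal is a finite union of sets $sS$.

The purpose is to replace ideals of the algebra by objects inside $S$. Part (a) is Test 1 for semigroups.

*Proof.* (a) For a right congruence $\rho$, the kernel of the right module map $K[S]\to K[S/\rho]$ is a right ideal, it grows with $\rho$, and $s-t$ lies in it iff $s\,\rho\,t$. So a chain of right congruences stabilizes. Congruences are right congruences.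

(b) To a right ideal $R$ with $|R|\ge2$ attach the right congruence whose only nontrivial class is $R$. It determines $R$ and grows with $R$. A chain of right ideals either consists of sets with at most one element, and stabilizes, or consists from some point on of sets with at least two elements, and stabilizes by the ACC on right congruences. If a right ideal $R$ were not a finite union of sets $sS$, we could choose $s_1,s_2,\dots\in R$ with $s_{n+1}\notin s_1S\cup\dots\cup s_nS$, giving a strictly ascending chain. $\square$

**Lemma 3.** If $S$ is a monoid with ACC on right ideals and $(s_i)_{i\ge0}$ is a sequence in $S$, then $s_j\in s_iS$ for some $i<j$.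

This is the form in which the chain condition will be used most often.

*Proof.* The sets $s_0S\cup\dots\cup s_mS$ ascend, so for some $m$ they have reached their union. Take $j=m+1$. $\square$

## 3. Peeling off left factors, and the equation $t=wtr$

Let $T$ be a cancellative monoid with ACC on right congruences and unit group $U$. If $st=1$ then $tst=t$, and cancelling gives $ts=1$. Hence
$$xy\in U\ \Longrightarrow\ x,y\in U, \tag{1}$$
because if $xyu=1$ then $x$ has a right inverse, so $x\in U$, and $y=x^{-1}(xy)\in U$. Also $xT=yT$ iff $xU=yU$: if $x=ya$ and $y=xb$, then $x=xba$, so $ba=1$ and $a,b\in U$.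

By (1) the set $C=T\setminus U$ is an ideal if it is nonempty. By Lemma 2, $C=x_1T\cup\dots\cup x_mT$. The sensible first attempt is to show that $T$ is generated by $U,x_1,\dots,x_m$. Suppose $t_0$ is not a product of these. Then $t_0\in C$, so $t_0=x_{i(1)}t_1$, where $t_1$ is again not such a product, and so on:
$$t_{n-1}=x_{i(n)}t_n\qquad(n\ge1). \tag{2}$$
By Lemma 3, $t_q=t_pr$ for some $p<q$ and $r\in T$. Put $w=x_{i(p+1)}\cdots x_{i(q)}\in C$ and $t=t_p$. Then $t=wt_q$, so
$$t=w\,t\,r,\qquad w\notin U. \tag{3}$$

If $T$ is commutative, cancel $t$: then $wr=1$, so $w\in U$, a contradiction. If $T$ also has ACC on left ideals, use (2) directly: $Tt_0\subseteq Tt_1\subseteq\cdots$ stabilizes, so $t_n=vt_{n-1}$ for some $n$ and $v$; then $t_{n-1}=x_{i(n)}vt_{n-1}$, so $x_{i(n)}v=1$, a contradiction. In the present setting neither move is available. The factor $t$ in (3) sits between $w$ and $r$, and we know nothing about chains of left ideals. Peeling from the right would make *right* ideals ascend, but it needs $C$ to be a finite union of sets $Tx$, which is not given.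

Moreover, cancellation alone does not forbid (3).

**Example 2.** Let $G$ be the group of pairs $(f,n)$ with $f\in\mathbb Z[x,x^{-1}]$, $n\in\mathbb Z$, and $(f,n)(g,m)=(f+x^ng,\,n+m)$. Put $u=(1,0)$, $b=(0,1)$, $w=bub^{-1}=(x,0)$, and let $T$ be the submonoid generated by $u,u^{-1},b,w$. The second coordinate is additive and only $b$ has it nonzero, so the elements of $T$ with second coordinate $0$ are the $(i+jx,0)$ with $i\in\mathbb Z$, $j\ge0$. Hence $U=\{(i,0):i\in\mathbb Z\}$ and $w\notin U$. But $wb=(x,1)=bu$, so $b=w\,b\,u^{-1}$. This is (3) with $w$ not a unit. Note that $bUb^{-1}=\{(ix,0)\}$ meets $U$ trivially: $U\cap bUb^{-1}$ has infinite index in both groups.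

This $T$ does not have ACC on right ideals. All first coordinates of elements of $T$ lie in $\mathbb Z[x]$, so $bT$ consists of elements $(xg,\cdot)$ and $ubT$ of elements $(1+xg',\cdot)$. Comparing constant terms, $bT\cap ubT=\emptyset$, and the next lemma shows that disjoint right ideals are excluded.

What must we then prove? From (3), $tT\subseteq wtT\subseteq w^2tT\subseteq\cdots$. The chain stabilizes, and cancelling on the left gives $wtT=tT$. So everything hinges on the implication "$wtT=tT\Rightarrow w\in U$". In Example 2 it fails for $t=b$ because $w\in bUb^{-1}$ is not close to $U$. The idea is that under ACC the groups $U$ and $tUt^{-1}$ are commensurable. This suffices: a power of $w$ then falls into $U$, and (1) finishes.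

## 4. Stabilizers of right ideals and commensurability of unit groups

In this section $T$ is a cancellative monoid with ACC on right congruences and $U$ is its unit group.

**Lemma 4.** Any two nonempty right ideals of $T$ intersect. $T$ has a group of right quotients $G=TT^{-1}$, and $G$ has ACC on subgroups; in particular every subgroup of $G$ is f.g.

This provides a group in which to conjugate, and a chain condition on its subgroups.

*Proof.* Suppose $aT\cap bT=\emptyset$. The sets $b^naT$ are pairwise disjoint: if $b^nax=b^{n+k}ay$ with $k\ge1$, then $ax=b^kay\in bT$, a contradiction. So the unions $\bigcup_{n\le N}b^naT$ ascend strictly, contradicting Lemma 2. Fact 1 gives $G$.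

For $H\le G$ let $s\,\rho_H\,t$ mean $st^{-1}\in H$. As $(sr)(tr)^{-1}=st^{-1}$, this is a right congruence on $T$. It grows with $H$, and $H=\{st^{-1}:s\,\rho_H\,t\}$ because $G=TT^{-1}$. So ACC passes to subgroups. $\square$

By induction, finitely many nonempty right ideals of $T$ have nonempty intersection: the intersection of the first few is again a right ideal.

**Definition (stabilizer).** For a nonempty right ideal $Q$ of $T$ let $H_Q=\{g\in G:gQ=Q\}$, a subgroup of $G$.

Two computations. First, $H_T=U$: if $hT=T$ then $h\in T$ and $1\in hT$, so $h$ is a unit; the converse is clear. Second, $H_{bT}=bUb^{-1}$, since $gbT=bT$ iff $b^{-1}gb\in H_T$. So the groups $tUt^{-1}$ that we want to compare are stabilizers.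

**Lemma 5.** Let $Q'\subseteq Q$ be nonempty right ideals of $T$.
(a) For $x\in Q$ the set $\{gxT:g\in H_Q\}$ is finite.
(b) The set $\{gQ':g\in H_Q\}$ is finite, and $H_Q\cap H_{Q'}$ has finite index in $H_Q$.
(c) $Q''=\bigcap_{g\in H_Q}gQ'$ is a nonempty right ideal of $T$ contained in $Q'$, and $H_Q\subseteq H_{Q''}$.

The purpose is to show that a stabilizer almost stabilizes smaller right ideals, and that a smaller right ideal can be shrunk so as to be stabilized fully.

*Proof.* (a) For $g\in H_Q$ we have $gx\in gQ=Q\subseteq T$. Suppose infinitely many sets $gxT$ occur; choose $g_0,g_1,\dots\in H_Q$ with the $g_ixT$ distinct. Lemma 3 applied to the sequence $g_ix$ gives $i<j$ with $g_jxT\subseteq g_ixT$, and the inclusion is strict. With $h=g_i^{-1}g_j\in H_Q$ we get $hxT\subsetneq xT$. Multiplying by powers of $h^{-1}$,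
$$xT\subsetneq h^{-1}xT\subsetneq h^{-2}xT\subsetneq\cdots.$$
All $h^{-n}x$ lie in $Q$, so these are right ideals of $T$, contradicting ACC.

(b) Write $Q'=\bigcup_ix_iT$, a finite union with $x_i\in Q$. Then $gQ'=\bigcup_igx_iT$ takes only finitely many values by (a). The group $H_Q$ acts on this finite set, and $H_Q\cap H_{Q'}$ is the stabilizer of the point $Q'$.

(c) By (b), $Q''$ is an intersection of finitely many right ideals $gQ'\subseteq gQ=Q\subseteq T$, so it is a nonempty right ideal. It lies in $Q'$ (take $g=1$). Since $H_Q$ permutes the sets $gQ'$, it stabilizes $Q''$. $\square$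

**Lemma 6 (commensurability).** For every $t\in T$, $U\cap tUt^{-1}$ has finite index in $U$ and in $tUt^{-1}$.

*Proof.* *Index in $U$.* Apply Lemma 5(b) to $tT\subseteq T$: here $H_T=U$ and $H_{tT}=tUt^{-1}$.

*Index in $tUt^{-1}$.* We cannot just conjugate the first part, since $t^{-1}$ is not in $T$. Instead we compare all groups $bUb^{-1}$ with one fixed group. By ACC on subgroups choose $Q$ such that $H:=H_Q$ is maximal among all stabilizers of nonempty right ideals. Fix $c\in Q$, and let $b\in T$ be arbitrary.

The right ideal $Q\cap bT$ is nonempty. By Lemma 5(c), applied to $Q\cap bT\subseteq Q$, the set $Q_0=\bigcap_{g\in H}g(Q\cap bT)$ is a nonempty right ideal contained in $Q\cap bT$, and $H\subseteq H_{Q_0}$. By maximality $H_{Q_0}=H$.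

Now Lemma 5(b) applied to $Q_0\subseteq bT$ says that $bUb^{-1}\cap H$ has finite index in $bUb^{-1}$. Applied to $cT\subseteq Q$ it says that $H\cap cUc^{-1}$ has finite index in $H$. Intersecting the latter with $bUb^{-1}$, we see that $bUb^{-1}\cap H\cap cUc^{-1}$ has finite index in $bUb^{-1}\cap H$, hence in $bUb^{-1}$. Therefore $bUb^{-1}\cap cUc^{-1}$ has finite index in $bUb^{-1}$ for every $b\in T$. Take $b=ct$ and conjugate by $c^{-1}$: $tUt^{-1}\cap U$ has finite index in $tUt^{-1}$. $\square$

**Example 3 (commensurable, not equal).** Let $H=\{1,s\}\le S_3$ be of order $2$, and let $T=(H\times\{0\})\cup(S_3\times\{1,2,\dots\})\subset S_3\times\mathbb Z$. With $X=(1,1)\in T$, the algebra $K[T]$ is a f.g. right module over $K[X]$, with generators $(h,0)$ and $(g,1)$, so it is right noetherian. Here $U=H\times\{0\}$, and for $t=(g,1)$ with $gHg^{-1}\ne H$ we have $tUt^{-1}\neq U$. So equality would be too much to ask for.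

**Lemma 7.** If $w,b\in T$ and $wbT=bT$, then $w\in U$.

This is the implication isolated at the end of Section 3.

*Proof.* $w\in H_{bT}=bUb^{-1}$, and $U\cap bUb^{-1}$ has finite index in $bUb^{-1}$ by Lemma 6. So two cosets $w^i(U\cap bUb^{-1})$, $i\ge0$, coincide, and $w^k\in U$ for some $k\ge1$. By (1), $w\in U$. $\square$

## 5. Peeling completed: proof of Theorem A

If $K[S]$ is right noetherian, $S$ has ACC on right congruences by Lemma 2(a). By Lemma 1 we may pass to $T=S^1$, which is a cancellative monoid with ACC on right congruences. The group of right quotients exists by Lemma 4, $U$ is f.g. as a subgroup of $G$, and the index statement is Lemma 6. If $T=U$, the rest is clear. Otherwise $C=T\setminus U=x_1T\cup\dots\cup x_mT$ as in Section 3.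

**Step 1 (generators of $T$).** We show $T=\langle U,x_1,\dots,x_m\rangle$. If not, (2) and (3) give $p<q$, $t=t_p$, $w=x_{i(p+1)}\cdots x_{i(q)}\in C$ and $r\in T$ with $t=wtr$. So $tT\subseteq wtT$, and multiplying by powers of $w$,
$$tT\subseteq wtT\subseteq w^2tT\subseteq\cdots.$$
This stabilizes, so $w^ktT=w^{k+1}tT$ for some $k$; cancelling $w^k$ gives $tT=wtT$. By Lemma 7, $w\in U$, a contradiction. As $U$ is f.g., $T$ is f.g., and so is $S$ by Lemma 1(a).

**Step 2 (principal left ideals).** We show ACC on principal left ideals. If $Tt_0\subsetneq Tt_1\subsetneq\cdots$, then $t_{n-1}=y_nt_n$ with $y_n\in C$, since $y_n\in U$ would give equality. By Lemma 3, $t_q=t_pr$ for some $p<q$; with $w=y_{p+1}\cdots y_q\in C$ we have $t_p=wt_pr$, and the argument of Step 1 gives $w\in U$, a contradiction. $\square$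

This settles the cancellative question. Lemmas 4 and 7 will be used again below.

## 6. A minimal counterexample inside a matrix ring over a division ring

Without cancellation there is no quotient group, and "$w^kt=w^ktr'$" can no longer be simplified. The plan is to place $S$ inside matrices over a division ring. Elements of minimal rank there behave, up to their kernels and images, like elements of cancellative monoids.

Call a unital $K$-algebra affine if it is f.g. as a $K$-algebra. For a monoid $S$, $K[S]$ is affine iff $S$ is f.g. Indeed, if $K[S]$ is generated by elements supported on a finite set $F$, then $K[\langle F\rangle]=K[S]$, so $\langle F\rangle=S$; the converse is clear.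

**Lemma 8.** Let $R\ne0$ be a unital right noetherian $K$-algebra. If $R/P$ is affine for every prime ideal $P$, then $R$ is affine.

This allows us to pass to a prime factor.

*Proof.* By Fact 3, $P_1\cdots P_m=0$ for some primes $P_i$. Choose a finite $X\subseteq R$ whose image generates each $R/P_i$, and let $B$ be the subalgebra generated by $X$; so $R=B+P_i$ for all $i$. Put $\Pi_0=R$ and $\Pi_i=P_1\cdots P_i$, and write $\Pi_i=\sum_ja_{ij}R$ with finitely many $a_{ij}\in\Pi_i$. For $0\le i<m$,
$$\Pi_i=\sum_ja_{ij}(B+P_{i+1})\subseteq\sum_ja_{ij}B+\Pi_{i+1}.$$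
As $\Pi_m=0$, we get $R=\sum_{i<m,\,j}a_{ij}B$, so $R$ is generated by $X$ and the finitely many $a_{ij}$. $\square$

**Step 1 (the minimal counterexample).** Suppose Theorem B fails. By Lemma 1 there is a monoid $S$ with $K[S]$ right noetherian and $S$ not f.g. By ACC on congruences (Lemma 2(a)), there is a congruence $\rho$ maximal subject to $S/\rho$ not being f.g. Replace $S$ by $S/\rho$; the algebra $K[S/\rho]$ is a quotient of $K[S]$, hence right noetherian. Now every proper homomorphic image of $S$ (one by a nontrivial congruence) is f.g., while $S$ is not.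

**Step 2 (a prime algebra containing $S$).** $K[S]$ is not affine, so by Lemma 8 some prime factor $A=K[S]/P$ is not affine. The map $S\to A$ is injective: otherwise its image is a proper image of $S$, hence f.g., and it spans $A$, so $A$ would be affine. So from now on
$$S\subseteq A,\qquad 1\in S,\qquad A=\operatorname{span}_KS\ \text{ prime, right noetherian, not affine.}$$
Let $0$ be the zero of $A$ (it may or may not lie in $S$) and write $X^\bullet=X\setminus\{0\}$. If $x,y\in S^\bullet$ then $xAy\ne0$, so
$$xsy\neq0\quad\text{for some }s\in S. \tag{4}$$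

**Definition (Rees quotient).** For an ideal $B$ of $S$, the Rees quotient $S/B$ identifies all elements of $B$ to one zero element and leaves $S\setminus B$ alone. For example, for $S=\{x^n:n\ge0\}$ and $B=\{x^n:n\ge2\}$ it is $\{1,x,0\}$ with $x^2=0$.

**Lemma 9.** If $B$ is an ideal of $S$ with $B^\bullet\ne\emptyset$, then $S\setminus B\subseteq\langle F\rangle$ for some finite $F\subseteq S$.

The use of this is that only the elements of one nonzero ideal remain to be generated.

*Proof.* If $|B|\ge2$, then $S/B$ is a proper image of $S$, hence has a finite generating set. Let $F\subseteq S\setminus B$ consist of the generators other than the zero $B$. An element $s\in S\setminus B$ is, in $S/B$, a product of generators; none of them and no partial product is the zero, so the same product computed in $S$ is $s$.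

If $B=\{z\}$, then $z\ne0$ and $sz=zs=z$ for all $s\in S$. So $z$ is a central idempotent of $A$ and $zA(1-z)=0$. As $A$ is prime and $z\ne0$, $z=1$. Then $s=sz=z=1$ for all $s\in S$, so $S=\{1\}$ is f.g., a contradiction. $\square$

**Step 3 (ranks).** We bring in linear algebra. By Fact 2, $A\subseteq Q=M_n(D)=\operatorname{End}(V_D)$ with $V=D^n$ a right $D$-space. The image of $K$ is central in $A$, hence in $Q=\{ac^{-1}\}$, so $K$ acts on $V$ by central scalars of $D$. Let $r\ge1$ be the minimal rank of elements of $S^\bullet$, and let $I=\{s\in S:\operatorname{rank}s\le r\}$. This is an ideal, and all elements of $I^\bullet\neq\emptyset$ have rank exactly $r$. For $x\in I^\bullet$ and $s\in S$: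
$$xs\ne0\ \Rightarrow\ \operatorname{im}(xs)=\operatorname{im}x, \tag{5}$$
$$sx\ne0\ \Rightarrow\ \ker(sx)=\ker x\ \text{ and } s\text{ is injective on }\operatorname{im}x. \tag{6}$$
In (5) the left side is contained in the right and both have dimension $r$. In (6), $\ker(sx)\supseteq\ker x$ and both have dimension $n-r$; also $s(\operatorname{im}x)$ has dimension $r$.

## 7. Kernels as objects: a category of isomorphisms

Fix $x\in I^\bullet$ with kernel $W$. An element $xs\neq0$ has image $\operatorname{im}x$ by (5); what varies is its kernel and the induced isomorphism. We now record exactly these data. Let $\mathcal W=\{\ker x:x\in I^\bullet\}$.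

**Definition (the partial action and the maps $s_W$).** Let $W=\ker x\in\mathcal W$ and $s\in S$. We have $xs\ne0$ iff $sV\not\subseteq W$, a condition that depends only on $W$. If it holds, put $W\cdot s=s^{-1}(W)=\ker(xs)\in\mathcal W$; otherwise $W\cdot s$ is undefined. If it is defined, $s$ induces an injective map
$$s_W:V/(W\cdot s)\to V/W,$$
which is an isomorphism because both spaces have dimension $r$.

Clearly $W\cdot1=W$ and $1_W=\mathrm{id}$. Also $W\cdot(st)=(W\cdot s)\cdot t$, one side being defined iff the other is (both mean $xst\ne0$), and then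
$$(st)_W=s_W\,t_{W\cdot s}. \tag{7}$$

**Definition (the category).** For $W,W'\in\mathcal W$ put $\mathcal C(W,W')=\{s_W:s\in S,\ W\cdot s=W'\}$, a set of isomorphisms $V/W'\to V/W$. By (7), $\mathcal C(W,W')\,\mathcal C(W',W'')\subseteq\mathcal C(W,W'')$. In particular $T_W:=\mathcal C(W,W)$ is a submonoid of $GL(V/W)$, hence a cancellative monoid; $U_W$ is its unit group. Call $\alpha\in\mathcal C(W,W')$ invertible if $\alpha^{-1}\in\mathcal C(W',W)$; for $W=W'$ this means $\alpha\in U_W$.

**Example 4 (three illustrations of the construction).** (i) $S=\{1,0\}\cup\{e_{ij}\}$, matrix units in $M_n(K)$, $n\ge2$, with $V=K^n$ and standard basis $v_1,\dots,v_n$. Here $r=1$, $I=\{0\}\cup\{e_{ij}\}$, $\mathcal W=\{W_1,\dots,W_n\}$ with $W_j=\ker e_{ij}$ spanned by the $v_k$, $k\neq j$. We have $W_j\cdot e_{jk}=W_k$, while $W_j\cdot e_{ik}$ is undefined for $i\ne j$. The map $(e_{jk})_{W_j}$ sends the class of $v_k$ to the class of $v_j$. Each $\mathcal C(W_j,W_k)$ has one element and every morphism is invertible. (ii) $S=\{x^i:i\ge0\}$ in $D=K(x)$, $n=1$: here $\mathcal W=\{0\}$ and $T_0=S$, and $x^i$ is invertible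 only for $i=0$. (iii) $S=\{x^i:i\in\mathbb Z\}$ in the same $D$: all morphisms are invertible.

**Step 1 (how to recover $S$ from $\mathcal C$).** Write $x=\hat x\pi_W$ with $\pi_W:V\to V/W$ the projection and $\hat x:V/W\to V$ injective. Then for all $s\in S$
$$xs=\hat x\,s_W\,\pi_{W\cdot s}\ \text{ if }W\cdot s\text{ is defined},\qquad xs=0\ \text{ otherwise.} \tag{8}$$
Hence, if $xs,xs'\ne0$: $xs=xs'$ iff $W\cdot s=W\cdot s'$ and $s_W=s'_W$. Moreover
$$xs'\in xsS\iff s'_W\in s_W\,\mathcal C(W\cdot s,W\cdot s'). \tag{9}$$
Indeed $xs'=xst$ means $W\cdot s'=(W\cdot s)\cdot t$ and $s'_W=s_W\,t_{W\cdot s}$, by (7); and some $t$ satisfies this iff $s'_W\in s_W\mathcal C(W\cdot s,W\cdot s')$. So right divisibility questions in $S$ below $x$ are questions in $\mathcal C$.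

**Lemma 10.** $\mathcal C(W,W')\ne\emptyset$ for all $W,W'\in\mathcal W$. If $x\in I^\bullet$ and $W\cdot x$ is defined, then $W\cdot x=\ker x$.

This says that $\mathcal C$ is connected, and where elements of $I$ lead.

*Proof.* For the second claim, let $W=\ker y$ with $y\in I^\bullet$; then $W\cdot x=\ker(yx)=\ker x$ by (6). For the first, let $W=\ker x$, $W'=\ker x'$, and $xsx'\ne0$ by (4). Then $W\cdot(sx')=\ker(xsx')=W'$ by (6). $\square$

**Lemma 11.** $K[T_W]$ is right noetherian for every $W\in\mathcal W$. Hence the results of Section 4 apply to $T_W$.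

The purpose is to make commensurability available in the new setting.

*Proof.* Let $E=K[S]/K0$ if $0\in S$, where $K0$ is the span of the zero element of $S$, and $E=K[S]$ otherwise. $E$ is right noetherian with basis $S^\bullet$. Fix $x\in I^\bullet$ with $\ker x=W$, and let $\varphi:K[T_W]\to E$ be linear with $\varphi(s_W)=xs$ whenever $W\cdot s=W$. By (8) it is well defined and sends distinct basis elements to distinct basis elements, so it is injective. Its image is the span of $Y=\{y\in xS\setminus\{0\}:\ker y=W\}$. Let $\mathrm{pr}:E\to\operatorname{span}Y$ kill all basis elements outside $Y$.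

Let $L$ be a right ideal of $K[T_W]$, $\ell\in L$, $s\in S$. The terms of $\varphi(\ell)$ are of the form $xu$ with $W\cdot u=W$. If $W\cdot s$ is undefined, then $xus=0$ for each term and $\varphi(\ell)s=0$. If $W\cdot s$ is defined and $\ne W$, each $xus$ has kernel $W\cdot s\ne W$, so $\mathrm{pr}(\varphi(\ell)s)=0$. If $W\cdot s=W$, then $xus=\varphi(u_Ws_W)$ by (7), so $\varphi(\ell)s=\varphi(\ell s_W)\in\varphi(L)$. Since $S$ spans $E$ and $1\in S$, we get
$$\mathrm{pr}(\varphi(L)E)=\varphi(L).$$
So $L$ is determined by the right ideal $\varphi(L)E$, which grows with $L$. ACC for $E$ gives ACC for $K[T_W]$. By Lemma 2(a), $T_W$ has ACC on right congruences. $\square$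

**Lemma 12.** If $\alpha\in\mathcal C(W,W')$, $\beta\in\mathcal C(W',W'')$ and $\alpha\beta$ is invertible, then $\alpha$ and $\beta$ are invertible.

This is the analogue of (1).

*Proof.* $\alpha^{-1}=\beta(\alpha\beta)^{-1}\in\mathcal C(W',W)$ and $\beta^{-1}=(\alpha\beta)^{-1}\alpha\in\mathcal C(W'',W')$. $\square$

**Lemma 13.** If $\varepsilon\in U_W$ and $\delta\in\mathcal C(W,W')$, then $\varepsilon^k\delta\in\delta U_{W'}$ for some $k\ge1$.

The purpose is to carry a unit at one object to a unit at another, after taking a power.

*Proof.* Fix $x\in I^\bullet$ with $\ker x=W$. For $\alpha\in\mathcal C(W,W')$ write $x\alpha$ for the element $xs\in S$ where $W\cdot s=W'$, $s_W=\alpha$; it is well defined by (8). Apply Lemma 3 to the sequence $x\varepsilon^i\delta$, $i\ge0$. By (9) there are $i<j$ with $\varepsilon^j\delta\in\varepsilon^i\delta T_{W'}$. With $k=j-i\geq 1$ this reads $\varepsilon^k\delta=\delta\tau$ with $\tau\in T_{W'}$. It remains to see that $\tau$ is a unit.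

For $m\ge0$ we have $\varepsilon^{-mk}\delta=\varepsilon^{-(m+1)k}\delta\tau$, and these elements lie in $\mathcal C(W,W')$ because $\varepsilon^{-1}\in T_W$. By (9) the right ideals $(x\varepsilon^{-mk}\delta)S$ ascend with $m$. They stabilize, so by (9) again $\varepsilon^{-(m+1)k}\delta=\varepsilon^{-mk}\delta\tau'$ for some $m$ and $\tau'\in T_{W'}$. Multiply by $\varepsilon^{(m+1)k}$: $\delta=\varepsilon^k\delta\tau'=\delta\tau\tau'$. So $\tau\tau'=1$ and $\tau\in U_{W'}$. $\square$

## 8. The ideal of elements that are nowhere invertible

In Section 5 we peeled inside the ideal of nonunits. The substitute for that ideal must be such that a contradiction arises from invertibility at a *single* object. So put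
$$Z=\{x\in I:\ x=0,\text{ or }x_W\text{ is not invertible for every }W\in\mathcal W\text{ with }W\cdot x\text{ defined}\}.$$
In Example 4, $Z=\{0\}$ in (i), $Z=\{x^i:i\ge1\}$ in (ii), and $Z=\emptyset$ in (iii).

**Lemma 14.** If nonempty, $Z$ is an ideal of $S$.

*Proof.* Let $x\in Z$, $s\in S$; then $sx,xs\in I$. Suppose $sx\ne0$ and $W\cdot(sx)$ is defined. By (7), $(sx)_W=s_W\,x_{W\cdot s}$; if it were invertible, $x_{W\cdot s}$ would be invertible by Lemma 12, contradicting $x\in Z$. Suppose $xs\ne0$ and $W\cdot(xs)$ is defined. Then $(xs)_W=x_W\,s_{W\cdot x}$; if it were invertible, $x_W$ would be. $\square$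

We distinguish the cases $Z^\bullet\ne\emptyset$ and $Z^\bullet=\emptyset$.

## 9. Case $Z^\bullet\neq\emptyset$: peeling inside $Z$

By Lemma 9, $S\setminus Z\subseteq\langle F\rangle$ with $F$ finite. By Lemma 2(b), $Z=z_1S\cup\dots\cup z_mS$. Let $F'$ be the submonoid generated by $F$, the $z_i$, and $0$ if $0\in S$. It is f.g.; we show $S=F'$, a contradiction.

**Step 1 (the equation $s=wsr$).** We peel as before. Suppose $y_0\in S\setminus F'$. Then $y_0\in Z^\bullet$, so $y_0=z_{i(1)}y_1$, where $y_1\notin F'$, so $y_1\in Z^\bullet$, and so on: $y_{n-1}=z_{i(n)}y_n$ with all $y_n\in Z^\bullet$. By Lemma 3, $y_q=y_p\,r$ for some $p<q$, $r\in S$. Put $s=y_p$, $W=\ker s$ and $w=z_{i(p+1)}\cdots z_{i(q)}\in Z$. Then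
$$s=wsr,\qquad\text{hence}\qquad s=w^lsr^l\ \text{ and }\ w^ls\ne0\quad(l\ge0). \tag{10}$$

**Step 2 ($w$ is bijective on one subspace).** This replaces left cancellation. Both $s$ and $w$ lie in $I^\bullet$. By (5), $\operatorname{im}s=\operatorname{im}(w\cdot sr)=\operatorname{im}w$ and $\operatorname{im}(ws)=\operatorname{im}w$. Call this space $V_0$. By (6), $w$ is injective on $\operatorname{im}s=V_0$, and $w(V_0)=\operatorname{im}(ws)=V_0$. So $w$ restricts to an automorphism of $V_0$.

**Step 3 (moving $w$ to the right of $s$).** We turn the action of $w$ from the left into a unit acting from the right. By (10), $w^ls=w^{l+1}sr$, so $sS\subseteq wsS\subseteq w^2sS\subseteq\cdots$. This stabilizes: $w^{m+1}s=w^msr'$ for some $m\geq 0$ and $r'\in S$. The images of $ws$ and $sr'$ lie in $V_0$, where $w^m$ is injective. Hence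
$$ws=sr'. \tag{11}$$
By (6), $\ker(sr')=\ker(ws)=\ker s=W$, so $W\cdot r'=W$. Also $sr\ne0$, and by (6) $\ker(sr)=\ker(w\cdot sr)=\ker s=W$, so $W\cdot r=W$. From $s=wsr=sr'r$ and (8), with $s$ in the role of $x$, we get $r'_W\,r_W=1$ in the cancellative monoid $T_W$. Hence
$$\varepsilon:=r'_W\in U_W.$$

**Step 4 (the same relation at the object $\ker w$).** We now look at $w$ itself as a morphism. Let $W_1=\ker w$. By (10), $w^2s\ne0$, so $w^2\ne0$ and $W_1\cdot w=\ker(w^2)=W_1$ by (6). Put $\omega:=w_{W_1}\in T_{W_1}$. Also $W_1\cdot s=\ker(ws)=W$; put $\sigma:=s_{W_1}\in\mathcal C(W_1,W)$. Take the maps induced at $W_1$ by the two sides of (11); they are defined because $w\cdot ws\ne0$. By (7), $(ws)_{W_1}=w_{W_1}s_{W_1\cdot w}=\omega\sigma$ and $(sr')_{W_1}=s_{W_1}r'_{W_1\cdot s}=\sigma\varepsilon$. So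
$$\omega\sigma=\sigma\varepsilon. \tag{12}$$

**Step 5 (back to one cancellative monoid).** The morphism $\sigma$ goes between different objects, and we return to $W_1$ in order to use Lemma 7. Choose $\delta\in\mathcal C(W,W_1)$ by Lemma 10, and $k\ge1$, $\tau\in U_{W_1}$ with $\varepsilon^k\delta=\delta\tau$ by Lemma 13. Put $b=\sigma\delta\in T_{W_1}$. By (12),
$$\omega^kb=\omega^k\sigma\delta=\sigma\varepsilon^k\delta=\sigma\delta\tau=b\tau,\qquad\text{so}\qquad\omega^kb\,T_{W_1}=b\,T_{W_1}.$$
By Lemma 7 for $T_{W_1}$, $\omega^k\in U_{W_1}$, and by (1) $\omega=w_{W_1}\in U_{W_1}$. So $w_{W_1}$ is invertible although $w\in Z^\bullet$ and $W_1\cdot w$ is defined. This is a contradiction, so $S=F'$, and the case $Z^\bullet\ne\emptyset$ is impossible.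

## 10. Case $Z^\bullet=\emptyset$: a connected groupoid

There is nothing to peel here. Instead we contradict the choice of $A$ by showing that $A$ is affine.

**Step 1 (every morphism is invertible).** Suppose $g_W\in\mathcal C(W,W')$ is not invertible. Take $x\in I^\bullet$ with $\ker x=W$; then $xg\ne0$, since $W\cdot g$ is defined. Whenever $W_0\cdot(xg)$ is defined, $W_0\cdot x=\ker x=W$ by Lemma 10, and $(xg)_{W_0}=x_{W_0}\,g_W$ is not invertible by Lemma 12. So $xg\in Z^\bullet$, a contradiction.

Hence each $G_W:=T_W$ is a group. It is its own group of right quotients, so it is f.g. by Lemma 4, hence f.g. as a monoid. By Lemma 11, $K[G_W]$ is right noetherian; the anti-automorphism induced by $g\mapsto g^{-1}$ shows that it is also left noetherian. Moreover, for $\gamma_0\in\mathcal C(W,W')$,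
$$\mathcal C(W,W')=G_W\gamma_0, \tag{13}$$
since $\gamma=(\gamma\gamma_0^{-1})\gamma_0$.

**Step 2 (module structure on pieces of $I$).** We make the span of $I$ a finite sum of modules over noetherian group algebras. By Lemma 2(b), $I$ is a finite union of sets $x_iS$; discard $x_i=0$, so that $I^\bullet\subseteq\bigcup_ix_iS$ with $x_i\in I^\bullet$. Let $J=\operatorname{span}_KI\subseteq A$ and $J_i=\operatorname{span}_K(x_iS)$, so $J=\sum_iJ_i$. Put $W_i=\ker x_i$, $V_i=\operatorname{im}x_i$, and regard $\hat x_i$ as an isomorphism $V/W_i\to V_i$. By (8),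
$$x_iS\setminus\{0\}=\{\hat x_i\gamma\pi_{W'}:W'\in\mathcal W,\ \gamma\in\mathcal C(W_i,W')\}. \tag{14}$$
Let $H_i=\hat x_iG_{W_i}\hat x_i^{-1}\le GL(V_i)$. Left composition with $\hat x_ig\hat x_i^{-1}$ sends $\hat x_i\gamma\pi_{W'}$ to $\hat x_i(g\gamma)\pi_{W'}$, so it preserves (14). Hence $J_i\subseteq\operatorname{Hom}_D(V,V_i)$ is a left $K[H_i]$-submodule.

**Step 3 (the images of elements of $I$ span $V$).** This finiteness will let us embed $J_i$ in a f.g. module. Let $V'=\sum_{y\in I}\operatorname{im}y$, a nonzero $D$-subspace. It is $A$-invariant, since $sy\in I$ for $s\in S$, $y\in I$. A regular $c\in A$ is invertible in $Q$, so $cV'\subseteq V'$ and finite dimension give $cV'=V'$, hence $c^{-1}V'=V'$. So $V'$ is invariant under $Q=\{ac^{-1}\}$, and $V'=V$ because $V$ is a simple $Q$-module. As $\dim V_D<\infty$, there are $y_1,\dots,y_k\in I^\bullet$ with $\sum_j\operatorname{im}y_j=V$.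

**Step 4 ($J_i$ is a f.g. left $K[H_i]$-module).** Consider the map
$$J_i\to\bigoplus_{j=1}^k\operatorname{Hom}_D(V,V_i),\qquad m\mapsto(my_j)_j.$$
It is left $K[H_i]$-linear. It is injective: if $my_j=0$ for all $j$, then $m$ vanishes on $\sum_j\operatorname{im}y_j=V$. Put $W'_j=\ker y_j$ and fix $\gamma_{ij}\in\mathcal C(W_i,W'_j)$ (Lemma 10). For $y\in x_iS$, the product $yy_j$ is $0$ or an element of $x_iS$ with kernel $W'_j$, by (6). In the latter case it equals $\hat x_i\gamma\pi_{W'_j}$ with $\gamma\in\mathcal C(W_i,W'_j)=G_{W_i}\gamma_{ij}$, by (14) and (13). So the $j$-th component of the image lies in the cyclic module $K[H_i]\,\hat x_i\gamma_{ij}\pi_{W'_j}$. Thus $J_i$ embeds in a f.g. module over the left noetherian ring $K[H_i]\cong K[G_{W_i}]$, and $J_i$ is f.g. Since $x_iS$ spans $J_i$, finitely many elements of $x_iS$ generate it: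
$$J_i=\sum_lK[H_i]\,y_{il},\qquad y_{il}\in x_iS\setminus\{0\}.$$

**Step 5 ($J$ lies in an affine subalgebra of $A$).** The groups $H_i$ are not contained in $A$, so we must realize their action by right factors from $S$. By (14), $y_{il}=\hat x_i\gamma_{il}\pi_{W_{il}}$ with $\gamma_{il}=(s_{il})_{W_i}$, where $s_{il}\in S$ and $W_i\cdot s_{il}=W_{il}$. Let $E_i\subseteq S$ be a finite set of elements $e$ with $W_i\cdot e=W_i$ whose maps $e_{W_i}$ generate the monoid $G_{W_i}$. An element of $H_iy_{il}$ has the form $\hat x_ig\gamma_{il}\pi_{W_{il}}$ with $g=(e_1)_{W_i}\cdots(e_p)_{W_i}$, $e_1,\dots,e_p\in E_i$. By (7), $g\gamma_{il}=(e_1\cdots e_ps_{il})_{W_i}$ and $W_i\cdot(e_1\cdots e_ps_{il})=W_{il}$, so by (8)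
$$\hat x_ig\gamma_{il}\pi_{W_{il}}=x_i\,e_1\cdots e_p\,s_{il}.$$
So $J$ lies in the subalgebra generated by the finite set of all $x_i$, all elements of the $E_i$, and all $s_{il}$.

**Step 6 (conclusion).** By Lemma 9 with $B=I$, $S\setminus I\subseteq\langle F\rangle$ with $F$ finite. Hence $A=\operatorname{span}_K(S\setminus I)+J$ is contained in an affine subalgebra of itself, so $A$ is affine, contradicting its choice.

Both cases are impossible, so no counterexample exists. This proves Theorem B. $\square$

## 11. From fields to arbitrary coefficient rings: proof of Theorem C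

Let $S$ again be any semigroup and $C\ne0$ a ring with $1$.

**Step 1 (reduction to a field).** We descend from $C$ to a field. Suppose $C[S]$ is right noetherian. Let $M$ be a maximal two-sided ideal of $C$ and $C'=C/M$, a simple ring whose center $K$ is a field. $C'[S]$ is a quotient of $C[S]$, hence right noetherian. Let $L$ be a right ideal of $K[S]$ that is a $K$-subspace, and let $C'L$ be the set of finite sums of products $c'l$. For $c',c\in C'$, $l\in L$, $s\in S$ we have $(c'l)(cs)=c'c\,(ls)$, because $l$ has central coefficients; so $C'L$ is a right ideal of $C'[S]$. Take a $K$-basis $\mathcal B$ of $C'$ with $1\in\mathcal B$. Then $C'[S]=\bigoplus_{\beta\in\mathcal B}\beta K[S]$ and $C'L=\bigoplus_{\beta\in\mathcal B}\beta L$, so $C'L\cap K[S]=L$. Thus $L$ is determined by $C'L$, which grows with $L$, and $K[S]$ has ACC on right ideals that are $K$-subspaces.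

**Step 2 (application of Theorem B).** If $S$ has an identity, every right ideal of $K[S]$ is a subspace, so $K[S]$ is right noetherian and $S$ is f.g. by Theorem B. If not, $K[S^1]$ is right noetherian by Lemma 1(b), so $S^1$ is f.g. by Theorem B, and $S$ is f.g. by Lemma 1(a).

**Step 3 (left noetherian rings).** We pass to opposites. If $C[S]$ is left noetherian, then $C^{op}[S^{op}]=C[S]^{op}$ is right noetherian, so $S^{op}$ is f.g. by Steps 1 and 2, and hence $S$ is f.g. $\square$
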